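# Which transport distances does the porous medium flow contract?

## 1. The interval $1\le p\le p(m,N)$ as a first guess

Let $m>1$ and $N\ge2$, and write $n:=m-1>0$ throughout. The porous medium equation (PME) is
$$u_t=\Delta(u^m),\qquad x\in\mathbb R^N,\ t>0,$$
with nonnegative integrable initial data. It spreads mass out. Take two solutions of equal mass and ask how far one must carry mass to turn the first into the second. Does this distance go down as time passes? The answer depends on how distance is measured.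

**Definition (transport distances).** Let $f_1,f_2\ge0$ have equal mass, and let $\mathcal T(f_1,f_2)$ be the class of maps $T$ that push $f_1$ forward to $f_2$. For $1\le p<\infty$,
$$d_p(f_1,f_2)^p=\inf_{T\in\mathcal T(f_1,f_2)}\int|x-T(x)|^pf_1(x)\,dx,\qquad d_\infty(f_1,f_2)=\inf_{T\in\mathcal T(f_1,f_2)}\operatorname*{ess\,sup}_{f_1}|x-T(x)|,$$
the essential supremum being taken with respect to the measure $f_1(x)\,dx$.

**Definition (contractive).** The flow is contractive in $d_p$ if $d_p(u_1(t),u_2(t))\le d_p(u_1(0),u_2(0))$ for all $t>0$ and all pairs of solutions with equal mass and $d_p(u_1(0),u_2(0))<\infty$. By the semigroup property this says that $t\mapsto d_p(u_1(t),u_2(t))$ is nonincreasing.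

Our problem is to find all $p\in[1,\infty]$ for which the flow is contractive. Two facts are given to us. The flow is contractive for $p=2$. It is not contractive for $p>p(m,N)$, where
$$p(m,N)=\frac1{1-\beta_*}\Big(N\beta_*+\frac{2\beta_*-1}{m-1}\Big),\qquad N<p(m,N)<\infty .$$
Here $\beta_*=\beta_*(m,N)\in(\frac12,1)$ is the focusing exponent: there is a radial solution that vanishes in a hole $\{|x|<r_1(t)\}$, is positive just outside it, and closes the hole at a time $T$ with $r_1(t)\sim a(T-t)^{\beta_*}$, $a>0$. The exponent $\beta_*$ decreases with $m$, tends to $\frac12$ as $m\to\infty$, and tends to $1$ as $m\to1$.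

The natural guess is that hole filling is the only obstruction, so that the flow contracts $d_p$ exactly for $1\le p\le p(m,N)$. We test it on solutions that can be handled by hand.

Translations. If $u_1$ is compactly supported with mass $M$ and $u_2(x,t)=u_1(x-a,t)$, then for $p<\infty$ we have $d_p(u_1(t),u_2(t))=M^{1/p}|a|$ at all times. The translation gives "$\le$", and for any transport map $S$ Jensen's inequality gives $\int|S(x)-x|^pu_1\ge M\big|\frac1M\int(S(x)-x)u_1\big|^p=M|a|^p$. For $p=\infty$ the distance is $|a|$ by the same argument. So every $p$ passes, with equality.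

Barenblatt solutions. Let $U(x,t)=t^{-N\beta}\mathcal B(xt^{-\beta})$ with $\beta=\frac1{N(m-1)+2}$ be the source-type solution, $\mathcal B$ being its compactly supported profile. Compare $u_1(t)=U(t)$ with $u_2(t)=U(t+\tau)$, $\tau>0$, starting from any positive time. The dilation $x\mapsto\big(\frac{t+\tau}t\big)^\beta x$ transports one to the other. For any transport map $S$, Minkowski's inequality in $L^p(u_1\,dx)$ gives $\|x-S\|\ge\|S\|-\|x\|$, and $\|S\|_{L^p(u_1)}=\|x\|_{L^p(u_2)}$. The two bounds coincide, and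
$$d_p(u_1(t),u_2(t))=\big((t+\tau)^\beta-t^\beta\big)\Big(\int|y|^p\mathcal B(y)\,dy\Big)^{1/p},$$
with the radius of the support of $\mathcal B$ in place of the last factor if $p=\infty$. Since $\beta<1$ this decreases in $t$. Again every $p\in[1,\infty]$ passes.

Solutions this symmetric do not see $p$ at all. In Section 3 slightly less symmetric data, still radial, refute the guess at $p=1$. The upper end of the guess is also wrong in general, which we shall see in Section 5 once the true threshold has appeared.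

## 2. Weak solutions, finite propagation, maps and plans

"Solution" means the standard $L^1$ solution (Vázquez, *The Porous Medium Equation*, OUP 2007). For $0\le u_0\in L^1(\mathbb R^N)$ there is a unique solution $u\in C([0,\infty);L^1)$, $u\ge0$. It conserves mass, satisfies $\|u_1(t)-u_2(t)\|_1\le\|u_1(0)-u_2(0)\|_1$, and obeys the comparison principle. If $u_0$ is also bounded, then $\|u(t)\|_\infty\le\|u_0\|_\infty$, $\nabla u^m\in L^2(\mathbb R^N\times(0,\infty))$, and
$$\int\varphi\,u(t)-\int\varphi\,u_0=\int_0^t\!\!\int\Delta\varphi\,u^m\,dx\,d\tau,\qquad\varphi\in C_c^2(\mathbb R^N).\tag{1}$$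
In that case $\tau\mapsto\int\Delta\varphi\,u^m(\tau)$ is continuous on $[0,\infty)$, because $u$ is bounded and continuous in $L^1$. So $\int\varphi\,u$ has the right derivative $\int\Delta\varphi\,u_0^m$ at $t=0$. We shall use this many times.

**Lemma 1 (finite propagation).** Let $u_0$ be bounded with support in a compact set $S$, let $V>0$ be the supremum of its pressure $\frac m{m-1}u_0^{m-1}$, and let $\alpha=\frac1{2Nn+4}$. Then $\operatorname{supp}u(t)\subset S+\bar B_\delta$ for $t<\alpha\delta^2/V$.

*Proof.* The purpose is to find an explicit solution that vanishes at a chosen point and lies above $u$. In terms of the pressure $v=\frac m{m-1}u^{m-1}$ the PME reads $v_t=nv\Delta v+|\nabla v|^2$. Try $w=\alpha|x-x_0|^2/(T-t)$. Then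
$$w_t=\frac{\alpha|x-x_0|^2}{(T-t)^2},\qquad nw\Delta w+|\nabla w|^2=\frac{(2Nn\alpha^2+4\alpha^2)|x-x_0|^2}{(T-t)^2},$$
so $w$ is a solution because $\alpha(2Nn+4)=1$. The corresponding density $W=(nw/m)^{1/n}$ has $W^m$ proportional to $|x-x_0|^{2m/n}$ with $2m/n>2$. So $W^m$ is $C^2$ in $x$, and $W$ is a classical solution of the PME, also at $x_0$.

Let $\operatorname{dist}(x_0,S)\ge\delta$ and $T=\alpha\delta^2/V$. In $B_\delta(x_0)$ we have $u_0=0\le W(\cdot,0)$. On $|x-x_0|=\delta$ we have $w\ge\alpha\delta^2/T=V$ for all $t\in[0,T)$, and the pressure of $u$ never exceeds $V$. By comparison in $B_\delta(x_0)\times(0,T)$, $u\le W$ there; that is, for each $t<T$ there is $C_t$ with $u(x,t)\le C_t|x-x_0|^{2/n}$ for a.e. $x\in B_\delta(x_0)$. Let $x_0$ run through a countable dense subset of the open set $\{\operatorname{dist}(\cdot,S)>\delta\}$. For a.e. $x$ in this set all these bounds hold for the $x_0$ near $x$, and letting $x_0\to x$ gives $u(x,t)=0$. $\square$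

So supports move little for small times, and (with $\delta$ large) they stay in a common ball on bounded time intervals. In particular, for compactly supported bounded data the test function in (1) may be any $C^2$ function defined near the supports, since it can be cut off away from them.

For a continuous cost $c\ge0$ we shall also use plans. A plan between $f_1$ and $f_2$ is a measure $\pi$ on $\mathbb R^N\times\mathbb R^N$ with marginals $f_1\,dx$ and $f_2\,dy$, and its cost is $\int c\,d\pi$. A map $T$ gives the plan $(\mathrm{id},T)_\#f_1$. A plan may also split mass: if $f_1$ is the indicator of a unit cube, $e$ is a vector and $f_2=\frac12f_1(\cdot-e)+\frac12f_1(\cdot+e)$, then sending half of the mass at each $x$ to $x+e$ and half to $x-e$ is a plan that is not a map. Since $f_1\in L^1$ is a non-atomic measure, the infimum of the cost over maps equals the minimum over plans (Pratelli, Ann. IHP Probab. Stat. 43 (2007)). Sections 3, 4 and 6 use only maps; the sufficiency proof uses plans.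

## 3. Shell data at $p=1$ and $p=\infty$

**The case $p=1$: not contractive.** The mechanism is that $\int|x|u$ grows at the rate $(N-1)\int u^m/|x|$, which is large when mass is concentrated. Suppose the outer of two configurations is the more concentrated one. Then it runs away from the inner one.

Take a radial, bounded, continuous $f_1\ge0$ of mass $M>0$ supported in $\{1\le|x|\le2\}$, and an $f_2\ge0$ of the same kind and mass supported in $\{2\le|x|\le2+\delta\}$, $\delta<1$. By Hölder's inequality $M\le\big(\int f_2^m\big)^{1/m}|\text{shell}|^{1-1/m}$, so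
$$\int\frac{f_2^m}{|x|}\ge\frac13\int f_2^m\ge\frac13M^m|\text{shell}|^{1-m}\to\infty\qquad(\delta\to0).$$
Fix $\delta$ with $\int f_2^m/|x|>\int f_1^m/|x|$, and let $u_i(0)=f_i$.

Upper bound at $t=0$. Let $M_i(r)=\int_{|x|<r}f_i$ and $\theta(r)=\inf\{r':M_2(r')\ge M_1(r)\}$. The map $T(x)=\theta(|x|)\,x/|x|$ pushes $f_1$ to $f_2$ because both are radial. Where $M_1(|x|)>0$ we have $\theta(|x|)\ge2$, so $f_1$-a.e. point moves outward along its ray, and
$$d_1(f_1,f_2)\le\int(|T|-|x|)f_1=\int|x|(f_2-f_1).$$

Lower bound at $t>0$. For every transport map $S$ we have $|x-S(x)|\ge|S(x)|-|x|$, so $d_1(u_1(t),u_2(t))\ge\int|x|(u_2(t)-u_1(t))$.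

By Lemma 1 the supports stay in $\{\frac12<|x|<4\}$ for small $t$, and $|x|$ may be modified outside this set to a $C_c^2$ function. Since $\Delta|x|=(N-1)/|x|$, (1) shows that $\int|x|(u_2-u_1)$ has right derivative $(N-1)\int\frac{f_2^m-f_1^m}{|x|}>0$ at $t=0$. Hence $d_1(u_1(t),u_2(t))>d_1(f_1,f_2)$ for small $t>0$. $\square$

**The case $p=\infty$: not contractive.** Now $\delta$-small effects near one extreme of the support must be detected. A steep exponential weight does this.

Let $u_1(0)=g(|x|)|x|^{-(N-1)}$ with $0\le g\in C_c(1,2)$, $g\not\equiv0$. Fix $\sigma>0$ and move every point outward by $\sigma$: with $T(x)=x+\sigma x/|x|$, let $u_2(0)=T_\#u_1(0)$. In polar coordinates the mass $g(r)\,dr$ per unit of solid angle is carried to radius $r+\sigma$, so $u_2(0)(x)=g(|x|-\sigma)|x|^{-(N-1)}$. Clearly $d_\infty(u_1(0),u_2(0))\le\sigma$.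

For $\Lambda>0$ let $\chi\in C^\infty(\mathbb R)$ be nonincreasing, constant on $(-\infty,\frac14]$, with $\chi(r)=e^{-\Lambda r}$ for $r\ge\frac12$. Such a $\chi$ is $\chi(r)=\int_r^\infty\Lambda e^{-\Lambda s}\vartheta(s)\,ds$ with a smooth $0\le\vartheta\le1$ that is $0$ on $(-\infty,\frac14]$ and $1$ on $[\frac12,\infty)$. If $d_\infty(u_1(t),u_2(t))\le\sigma$, then for each $\delta>0$ there is $S\in\mathcal T(u_1(t),u_2(t))$ with $|Sx|-\sigma-\delta\le|x|$ for $u_1(t)$-a.e. $x$. As $\chi$ is nonincreasing, $\int\chi(|x|)u_1(t)\le\int\chi(|x|-\sigma-\delta)u_2(t)$, and $\delta\to0$ gives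
$$\int\chi(|x|)\,u_1(t)\,dx\le\int\chi(|x|-\sigma)\,u_2(t)\,dx.\tag{2}$$
At $t=0$ there is equality in (2), because $|Tx|-\sigma=|x|$. Both weights are smooth functions of $x$, being constant near $0$, and by Lemma 1 they may be cut off far away. So (1) gives the right derivative at $t=0$ of (left side $-$ right side). On the support of $u_1(0)$,
$$\Delta\chi(|x|)=e^{-\Lambda r}\Big(\Lambda^2-\Lambda\frac{N-1}r\Big),\qquad u_1(0)^m=g(r)^mr^{-m(N-1)},\qquad r=|x|,$$
and at a point of the support of $u_2(0)$ with $|y|=r+\sigma$ we have $\Delta[\chi(|y|-\sigma)]=e^{-\Lambda r}\big(\Lambda^2-\Lambda\frac{N-1}{r+\sigma}\big)$ and $u_2(0)^m=g(r)^m(r+\sigma)^{-m(N-1)}$. With $k=(m-1)(N-1)>0$ and $\omega=|\mathbb S^{N-1}|$, the derivative is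
$$\omega\int_1^2g^me^{-\Lambda r}\Big\{\Lambda^2\big[r^{-k}-(r+\sigma)^{-k}\big]-\Lambda(N-1)\big[r^{-k-1}-(r+\sigma)^{-k-1}\big]\Big\}dr .$$
The first bracket is bounded below by a positive constant on $[1,2]$ and the second is bounded, so this is positive for $\Lambda$ large. Fix such a $\Lambda$. Then (2) fails for small $t>0$, which means $d_\infty(u_1(t),u_2(t))>\sigma\ge d_\infty(u_1(0),u_2(0))$. $\square$

The lower end of the guess is therefore wrong. The $p=1$ argument shows what to do for other $p$: keep a test function (there $|x|$) fixed in time and use it as a lower bound for the later distance.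

## 4. Freezing the Kantorovich potentials

It costs nothing to treat general radial costs. Let $h\in C([0,\infty))\cap C^2((0,\infty))$ with $h(0)=0$ and $h',h''>0$ on $(0,\infty)$. Put
$$C_h(f_1,f_2)=\inf_{T\in\mathcal T(f_1,f_2)}\int h(|x-T(x)|)f_1\,dx,\qquad e_h(r)=\frac{rh''(r)}{h'(r)},\qquad L(z)=h(|z|).$$
The number $e_h(r)$ is the local exponent of $h'$. For $h(r)=r^p/p$ with $1<p<\infty$ we have $e_h\equiv p-1$ and $C_h=d_p^p/p$. For $h(r)=r^a+r^b$ with $a,b>1$, $e_h(r)$ is a weighted mean of $a-1$ and $b-1$, with weights proportional to $ar^{a-1}$ and $br^{b-1}$. For $h(r)=\cosh r-1$, $e_h(r)=r\coth r$ is unbounded.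

The computation of this section finds the derivative of the cost when everything is smooth. Suppose $\varphi,\psi$ are $C^2$ and $T$ is a diffeomorphism carrying $u_1(0)=f$ to $u_2(0)$, with
$$\psi(y)-\varphi(x)\le h(|y-x|),\qquad\text{with equality if }y=T(x).\tag{3}$$
Integrating (3) along any transport map from $u_1(t)$ to $u_2(t)$ gives $C_h(u_1(t),u_2(t))\ge\int\psi u_2(t)-\int\varphi u_1(t)$ with $\varphi,\psi$ frozen, and at $t=0$ there is equality, attained by $T$. So (1) yields
$$C_h(u_1(t),u_2(t))-C_h(u_1(0),u_2(0))\ge\int_0^t\Big(\int\Delta\psi\,u_2^m-\int\Delta\varphi\,u_1^m\Big)d\tau.\tag{4}$$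
With $J=\det DT$ we have $u_2(0)=(f/J)\circ T^{-1}$. Substituting $y=T(x)$, the integrand at $\tau=0$ equals
$$\int f^m\big[\Delta\psi(T)\,J^{1-m}-\Delta\varphi\big]dx.\tag{5}$$

Both Laplacians can be expressed through one matrix. By (3), $x'\mapsto\varphi(x')+L(y-x')$ is minimal at $x'=x$ when $y=T(x)$, so $\nabla\varphi(x)=\nabla L(T(x)-x)$. If $F$ denotes the inverse of $\nabla L$, then $T(x)=x+F(\nabla\varphi(x))$. Likewise $y'\mapsto L(y'-x)-\psi(y')$ is minimal at $T(x)$, so $\nabla\psi(T(x))=\nabla\varphi(x)$. With $A=D^2\varphi(x)$ and $B=DF(\nabla\varphi(x))$ we get $DT=I+BA$, and differentiating the last relation gives $D^2\psi(T)=A(I+BA)^{-1}$. What remains is matrix calculus.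

**Lemma 2.** Let $A,B$ be symmetric with $J_\sigma:=\det(I+\sigma BA)>0$ for $\sigma\in[0,1]$, and let $A_\sigma=A(I+\sigma BA)^{-1}$. Then $A_\sigma$ is symmetric, and
$$J_1^{1-m}\operatorname{tr}A_1-\operatorname{tr}A=-\int_0^1J_\sigma^{1-m}\,Q_B(A_\sigma)\,d\sigma,\qquad Q_B(A):=\operatorname{tr}(ABA)+(m-1)\operatorname{tr}A\,\operatorname{tr}(BA).\tag{6}$$

*Proof.* From $(I+\sigma AB)A=A(I+\sigma BA)$ we get $A_\sigma=(I+\sigma AB)^{-1}A=A_\sigma^{\mathsf T}$. Next, $\partial_\sigma A_\sigma=-A(I+\sigma BA)^{-1}BA(I+\sigma BA)^{-1}=-A_\sigma BA_\sigma$, and $\partial_\sigma\log J_\sigma=\operatorname{tr}\big((I+\sigma BA)^{-1}BA\big)=\operatorname{tr}(BA_\sigma)$. Hence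
$$\partial_\sigma\big(J_\sigma^{1-m}\operatorname{tr}A_\sigma\big)=J_\sigma^{1-m}\big[(1-m)\operatorname{tr}(BA_\sigma)\operatorname{tr}A_\sigma-\operatorname{tr}(A_\sigma BA_\sigma)\big]=-J_\sigma^{1-m}Q_B(A_\sigma).\qquad\square$$

So everything hinges on the sign of $Q_B$ for the matrices $B$ that occur. If $F(\nabla\varphi(x))=z$ with $|z|=r>0$, then $B=(D^2L(z))^{-1}$. The matrix $D^2L(z)$ has eigenvalue $h''(r)$ along $z$ and $h'(r)/r$ on $z^\perp$. Hence $B$ has eigenvalue $\mu=r/h'(r)$ on $z^\perp$ and $\mu b$ along $z$, with $b=\frac{h'(r)}{rh''(r)}=\frac1{e_h(r)}$. For powers, $b=\frac1{p-1}$.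

## 5. The sign of $Q_B$ and the two theorems

First the case $N=m=2$ by hand, with $B=\operatorname{diag}(b,1)$ and $A=\operatorname{diag}(a_1,a_2)$:
$$Q_B(A)=ba_1^2+a_2^2+(a_1+a_2)(ba_1+a_2)=2ba_1^2+(1+b)a_1a_2+2a_2^2 .$$
This is nonnegative for all $a_1,a_2$ iff $(1+b)^2\le16b$, i.e. $b+\frac1b\le14$. For $b=1$ ($p=2$) it is positive definite. For $p=14$, $b=\frac1{13}$, the condition holds ($13+\frac1{13}\le14$). For $p=15$, $b=\frac1{14}$, it just fails: $a_1=1$, $a_2=-\frac{1+b}4$ gives $Q_B(A)=\frac{16b-(1+b)^2}8=-\frac1{1568}$. In one space dimension $Q_B(A)=mBA^2\ge0$ for $B>0$; the obstruction needs two directions.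

For general $m,N$ put
$$K:=\frac{4\,(1+N(m-1))}{(N-1)(m-1)^2},\qquad\sqrt\lambda:=\frac{\sqrt K+\sqrt{K+4}}2=\frac{\sqrt{1+N(m-1)}+\sqrt{m\,(1+(N-1)(m-1))}}{(m-1)\sqrt{N-1}} .$$
The second formula uses $1+Nn+(N-1)n^2=(1+n)(1+(N-1)n)$. We have $\lambda>1$ and $\sqrt\lambda-1/\sqrt\lambda=\sqrt K$. Since $b+\frac1b-2=(\sqrt b-1/\sqrt b)^2$, for $b>0$
$$b+\tfrac1b-2\le K\iff b\in[1/\lambda,\lambda].$$

**Lemma 3.** Let $B$ be symmetric with eigenvalue $\mu b$ on a line and $\mu$ on its orthogonal complement, $\mu,b>0$. Then $Q_B(A)\ge0$ for all symmetric $A$ iff $b+\frac1b-2\le K$, i.e. iff $b\in[1/\lambda,\lambda]$.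

*Proof.* $Q_B$ is linear in $B$ and invariant under simultaneous rotation of $A$ and $B$, so take $\mu=1$ and $B=\operatorname{diag}(b_i)$ with $b_1=b$, $b_i=1$ for $i\ge2$. We have $\operatorname{tr}(ABA)=\sum_{i,j}b_ja_{ij}^2$, and the other term of $Q_B$ involves only diagonal entries. So off-diagonal entries only increase $Q_B$, and we may take $A=\operatorname{diag}(a_i)$. With $x_i=\sqrt{b_i}\,a_i$, $s_i=b_i^{-1/2}$, $r_i=b_i^{1/2}$,
$$Q_B(A)=|x|^2+n\,(s\cdot x)(r\cdot x).$$
The symmetric matrix $\frac12(s\otimes r+r\otimes s)$ has the eigenvalues $\frac12(s\cdot r\pm|s||r|)$ and otherwise $0$. Since $N\ge2$ its least eigenvalue is $\frac12(s\cdot r-|s||r|)\le0$, also when $s$ and $r$ are parallel. So $Q_B\ge0$ iff $n(|s||r|-s\cdot r)\le2$. Now $s\cdot r=N$ and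
$$|s|^2|r|^2=\big(N-1+\tfrac1b\big)\big(N-1+b\big)=N^2+(N-1)\big(b+\tfrac1b-2\big).$$
The condition $|s||r|\le N+\frac2n$ becomes $(N-1)(b+\frac1b-2)\le\frac{4N}n+\frac4{n^2}=\frac{4(Nn+1)}{n^2}$, i.e. $b+\frac1b-2\le K$. $\square$

The interval $[1/\lambda,\lambda]$ is invariant under $b\mapsto1/b$, so the condition on $e_h=1/b$ is the same as the condition on $b$. We can now state what will be proved.

**Theorem 1.** Let $m>1$, $N\ge2$, $1\le p\le\infty$. The PME flow is contractive in $d_p$ if and only if
$$1<p<\infty\quad\text{and}\quad\frac{(p-2)^2}{p-1}\le\frac{4\,(1+N(m-1))}{(N-1)(m-1)^2},$$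
i.e. if and only if $p_-\le p\le p_+$, where $p_-=1+\frac1\lambda$ and $p_+=1+\lambda$ (endpoints included; $(p_--1)(p_+-1)=1$). In particular it is not contractive for $p=1$ or $p=\infty$.

**Theorem 2 (radial strictly convex costs).** Let $h\in C([0,\infty))\cap C^2((0,\infty))$ with $h(0)=0$ and $h',h''>0$ on $(0,\infty)$. Then
$$C_h(u_1(t),u_2(t))\le C_h(u_1(0),u_2(0))\quad(t>0)$$
for all pairs of PME solutions of equal mass with $C_h(u_1(0),u_2(0))<\infty$, if and only if $\frac1\lambda\le e_h(r)\le\lambda$ for all $r>0$. If this fails, there are bounded, compactly supported, continuous data with $C_h(u_1(t),u_2(t))>C_h(u_1(0),u_2(0))$ for all sufficiently small $t>0$.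

Theorem 2 contains Theorem 1 for $1<p<\infty$: take $h(r)=r^p/p$, so that $e_h\equiv p-1$ and $C_h=d_p^p/p$, and note $(p-1)+\frac1{p-1}-2=\frac{(p-2)^2}{p-1}$. The cases $p=1$ and $p=\infty$ were settled in Section 3. So only Theorem 2 remains. By the examples of Section 4, the cost $\cosh r-1$ is not contracted for any $m,N$, and $r^a+r^b$ is contracted whenever $a,b\in[p_-,p_+]$.

Some numbers. For $N=m=2$ we have $K=12$ and $\lambda=(2+\sqrt3)^2$, so $p_+=8+4\sqrt3\approx14.93$ and $p_-=8-4\sqrt3\approx1.07$. As $m\to1$, $p_+\sim\frac4{(N-1)(m-1)^2}\to\infty$ and $p_-\to1$. As $m\to\infty$, $K\to0$ and $p_\pm\to2$. This refutes the upper end of the first guess as well: for $N\ge3$ and $m$ large, $p_+<N<p(m,N)$. For instance, for $N=3$, $m=14$ we get $K=\frac{160}{338}<\frac12=2+\frac12-2$, so $\lambda<2$ and $p_+<3<p(14,3)$. In general the given failure for all $p>p(m,N)$, combined with Theorem 1, forces $p_+\le p(m,N)$. Rearranged, this is the inequality $\beta_*\ge\dfrac{p_++\frac1{m-1}}{p_++N+\frac2{m-1}}$ for the focusing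 exponent. Focusing is not used in the proofs.

## 6. Data with growing cost when $e_h$ leaves $[1/\lambda,\lambda]$

This section proves the necessity half of Theorem 2 and its last sentence. The computation of Section 4 becomes rigorous if we choose the potentials first and the data afterwards. Suppose $e_h(r_0)\notin[1/\lambda,\lambda]$ for some $r_0>0$.

**Step 1: a local potential.** The aim is a smooth pair satisfying (3) whose matrix $A$ points in a bad direction. Put $z_0=r_0e_1$ and $g_0=\nabla L(z_0)=h'(r_0)e_1$. Since $D^2L(z_0)=\operatorname{diag}\big(h''(r_0),\frac{h'(r_0)}{r_0},\dots,\frac{h'(r_0)}{r_0}\big)>0$, the map $\nabla L$ has a $C^1$ local inverse $F$ near $g_0$ with $F(g_0)=z_0$. The matrix $B_0=DF(g_0)$ is as in Lemma 3 with $b=1/e_h(r_0)\notin[1/\lambda,\lambda]$. So there is a symmetric $A_0$ with $Q_{B_0}(A_0)<0$.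

Fix $\rho>0$ with $3\rho<r_0$ and $D^2L\ge cI$ on $\bar B_{3\rho}(z_0)$, $c>0$. For small $\varepsilon>0$ let
$$\varphi(x)=g_0\cdot x+\tfrac\varepsilon2\,x\cdot A_0x,\qquad T(x)=x+F(\nabla\varphi(x)),\qquad|x|\le\rho .$$
Since $\nabla\varphi(x)=g_0+\varepsilon A_0x$ is uniformly close to $g_0$, for $\varepsilon$ small $F(\nabla\varphi(x))$ is defined and lies in $B_\rho(z_0)$, $\varepsilon\|A_0\|\le c/2$, and $\det(I+\sigma\varepsilon\,DF(\nabla\varphi)A_0)>0$ on $\bar B_\rho$ for all $\sigma\in[0,1]$. In particular $\det DT>0$.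

**Step 2: the pair is admissible.** We verify (3) on $B_\rho\times T(B_\rho)$ and the regularity of $\psi$. Let $x_0\in\bar B_\rho$ and $y=T(x_0)$. For $x\in\bar B_\rho$,
$$|y-x-z_0|\le|x_0-x|+|F(\nabla\varphi(x_0))-z_0|\le3\rho .$$
So $x\mapsto\varphi(x)+L(y-x)$ has Hessian $\varepsilon A_0+D^2L(y-x)\ge\frac c2I$ on $\bar B_\rho$, and its gradient $\nabla\varphi(x)-\nabla L(y-x)$ vanishes at $x_0$ because $y-x_0=F(\nabla\varphi(x_0))$. Hence $x_0$ is its unique minimizer on $\bar B_\rho$. Two points with the same image $y$ would both be this minimizer, so $T$ is injective. By the inverse function theorem it is a $C^1$ diffeomorphism of $B_\rho$ onto an open set. Define $\psi(T(x))=\varphi(x)+L(F(\nabla\varphi(x)))$. By the minimality just proved, $\psi(y)=\min_{x\in\bar B_\rho}\{\varphi(x)+L(y-x)\}$ for $y\in T(B_\rho)$, so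
$$\psi(y)-\varphi(x)\le h(|y-x|)\quad(x\in B_\rho,\ y\in T(B_\rho)),\qquad\text{with equality if }y=T(x).\tag{7}$$
The function $\psi$ is $C^1$, as a composition of $C^1$ maps. Differentiating its definition and using $\nabla L(F(\nabla\varphi))=\nabla\varphi$,
$$DT^{\mathsf T}\nabla\psi(T)=\nabla\varphi+D(F\circ\nabla\varphi)^{\mathsf T}\nabla\varphi=DT^{\mathsf T}\nabla\varphi,$$
so $\nabla\psi(T(x))=\nabla\varphi(x)$. Thus $\nabla\psi=\nabla\varphi\circ T^{-1}\in C^1$, i.e. $\psi\in C^2$. Also $D^2\psi(T)=A(I+BA)^{-1}$ with $A=\varepsilon A_0$, $B=DF(\nabla\varphi(x))$, $DT=I+BA$.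

**Step 3: the sign.** We show that the bracket in (5) is positive. In the notation of Lemma 2, as $\varepsilon\to0$ we have $B\to B_0$, $A_\sigma/\varepsilon\to A_0$ and $J_\sigma\to1$, uniformly in $x\in B_\rho$ and $\sigma\in[0,1]$. So $J_\sigma^{1-m}Q_B(A_\sigma)=\varepsilon^2\big(Q_{B_0}(A_0)+o(1)\big)$ uniformly. Fix $\varepsilon$ so small that this is negative. Lemma 2 gives, with $J=J_1=\det DT$,
$$\Delta\psi(T(x))\,J(x)^{1-m}-\Delta\varphi(x)>0\quad\text{on }B_\rho.\tag{8}$$

**Step 4: the solutions.** Now we choose data that live where the potentials are defined. Let $0\le f\in C_c^\infty(B_{\rho/2})$, $f\not\equiv0$, $u_1(0)=f$, $u_2(0)=T_\#f=(f/J)\circ T^{-1}$. Both are bounded, continuous and compactly supported. By Lemma 1, for small $t$ the supports of $u_1(t)$ and $u_2(t)$ lie in $B_{3\rho/4}$ and $T(B_{3\rho/4})$. By (7), $C_h(u_1(0),u_2(0))=\int\psi u_2(0)-\int\varphi u_1(0)$: "$\le$" follows from the map $T$, and "$\ge$" by integrating (7) along any transport map. In the same way $C_h(u_1(t),u_2(t))\ge\int\psi u_2(t)-\int\varphi u_1(t)$.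 Multiply $\varphi$ and $\psi$ by smooth cutoffs supported in $B_\rho$ and $T(B_\rho)$ and equal to $1$ near $\bar B_{3\rho/4}$ and $T(\bar B_{3\rho/4})$. The products are $C_c^2$, so (1) gives (4) for small $t$. The integrand in (4) is continuous in $\tau$, and at $\tau=0$ it equals (5), which is positive by (8). So $C_h(u_1(t),u_2(t))>C_h(u_1(0),u_2(0))$ for all small $t>0$. $\square$

## 7. From optimal maps to curves of solutions

Now assume $1/\lambda\le e_h\le\lambda$. The first approach to sufficiency is to run Section 4 at every time: formally the derivative of the cost is (5), and Lemmas 2 and 3 make it $\le0$. This needs $C^2$ potentials and a diffeomorphic optimal map at all times, and in general not even continuity of $T$ can be had. Let $f_1$ be continuous with $\{f_1>0\}$ connected, and let the support of $f_2$ consist of two disjoint compact pieces, each carrying mass. If $T$ pushes $f_1$ to $f_2$ and is continuous on $\{f_1>0\}$, then $T$ maps $\{f_1>0\}$ into $\operatorname{supp}f_2$ (almost everywhere, hence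 everywhere by continuity). The image is connected, so it lies in one piece, and the other piece receives no mass. So no transport map is continuous, and $DT$, $J$, $D^2\psi$ in (5) have no classical meaning, already at $t=0$.

The way around is to join $f_1$ to $f_2$ by a curve of densities $\rho_s$, $0\le s\le1$, moving with momentum $E_s$, i.e. $\partial_s\rho_s+\operatorname{div}E_s=0$, and to let the PME act on every $\rho_s$. At time $t$ this gives a curve $u^s(t)$ with velocity $\zeta^s=\partial_su^s$. If $H$ is the convex dual of $h$, then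
$$\sup_{\bar\varphi}\Big\{\int\bar\varphi\,\zeta^s(t)-\int H(|\nabla\bar\varphi|)\,u^s(t)\Big\}$$
measures the infinitesimal cost of moving along the curve. We shall show that it does not exceed its counterpart at time $0$. For this, test functions need only be carried backward by a linear parabolic equation, so they are as smooth as we like, and no optimal map appears. The same form $Q_B$ decides the sign, now with $B=D^2H(\nabla\varphi)$. Three regularizations make every object smooth: a background density $\varepsilon>0$ removes the degeneracy of the PME, a torus makes this background have finite mass, and $\sqrt{\kappa^2+|g|^2}$ in place of $|g|$ makes $H$ twice differentiable at $g=0$.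

## 8. The dual cost and its regularization

This section transfers the hypothesis on $h$ to a sign condition on $Q_B$ with $B=D^2H_\kappa$.

Since $(\log h')'=e_h/r$ and $e_h\ge1/\lambda$, integration between $r$ and $1$ gives $h'(r)\le h'(1)r^{1/\lambda}$ for $r\le1$ and $h'(r)\ge h'(1)r^{1/\lambda}$ for $r\ge1$. So $h\in C^1([0,\infty))$ with $h'(0)=0$, and $h$ is superlinear: $h(r)/r\to\infty$. Thus $h'$ is an increasing bijection of $[0,\infty)$. Let $H(\rho)=\sup_{r\ge0}(\rho r-h(r))$, and write $H(g)=H(|g|)$ for vectors. The supremum is attained where $h'(r)=\rho$, and $H'=(h')^{-1}$, $H\in C^1([0,\infty))\cap C^2((0,\infty))$. With $R=h'(r)$ we have $H'(R)=r$ and $H''(R)=1/h''(r)$, so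
$$\frac{RH''(R)}{H'(R)}=\frac{h'(r)}{r\,h''(r)}=\frac1{e_h(r)}\in[1/\lambda,\lambda].\tag{9}$$
For $h=r^p/p$ this is $H(\rho)=\rho^q/q$ with $\frac1p+\frac1q=1$. When $p>2$ we have $q<2$, and $H(|g|)$ is not $C^2$ at $g=0$. That is why we regularize: for $\kappa>0$ set
$$H_\kappa(g)=H\big(\sqrt{\kappa^2+|g|^2}\big)\in C^2(\mathbb R^N).$$
With $R=\sqrt{\kappa^2+|g|^2}$, $\nabla H_\kappa(g)=\frac{H'(R)}R\,g$ and
$$D^2H_\kappa(g)=\frac{H'(R)}R\,I+\frac{g\otimes g}{R^2}\Big(H''(R)-\frac{H'(R)}R\Big).$$
With $\theta=|g|^2/R^2\in[0,1)$, the eigenvalue on $g^\perp$ is $\mu=H'(R)/R>0$ and the one along $g$ is $\mu\big(1-\theta+\theta\,RH''(R)/H'(R)\big)$. By (9) the ratio is a convex combination of $1$ and a number in $[1/\lambda,\lambda]$. This interval contains $1$, so the ratio lies in it. Lemma 3 gives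
$$Q_B(A)\ge0\quad\text{for }B=D^2H_\kappa(g),\ \text{all }g\in\mathbb R^N,\ \kappa>0,\ A=A^{\mathsf T}.\tag{10}$$

## 9. Contraction of the infinitesimal cost on a torus

**Step 1: a smooth curve of densities.** The purpose is to turn a transport plan into a smooth curve whose total cost is at most that of the plan. Let $\pi$ be a finite, compactly supported measure on $\mathbb R^N\times\mathbb R^N$ whose marginals have bounded densities $f_1,f_2$, and let $C_\pi=\int h(|x-y|)\,d\pi$. Let $\mathbb T=\mathbb R^N/\ell\mathbb Z^N$, let $\eta_\delta$ be the periodization of a standard mollifier, $\varepsilon>0$, and for $s\in[0,1]$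
$$\rho_s(z)=\varepsilon+\int\eta_\delta(z-(1-s)x-sy)\,d\pi,\qquad E_s(z)=\int(y-x)\,\eta_\delta(z-(1-s)x-sy)\,d\pi .$$
These are smooth in $(s,z)$, and differentiating under the integral gives $\partial_s\rho_s+\operatorname{div}E_s=0$. In words, each particle of $\pi$ travels along its segment at constant velocity.

The map $\rho\mapsto\rho\,h(a/\rho)$ is nonincreasing, because $h(v)/v$ is nondecreasing for convex $h$ with $h(0)=0$. Put $\rho_s^0=\rho_s-\varepsilon$. Where $\rho_s^0>0$, this monotonicity and Jensen's inequality for the convex function $h(|\cdot|)$ give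
$$\rho_sh(|E_s|/\rho_s)\le\rho_s^0h(|E_s|/\rho_s^0)\le\int h(|x-y|)\,\eta_\delta(z-(1-s)x-sy)\,d\pi .$$
Where $\rho_s^0=0$ we have $E_s=0$, and the left side vanishes. Integrating over $\mathbb T$, where $\eta_\delta$ has integral $1$,
$$\int_{\mathbb T}\rho_s\,h(|E_s|/\rho_s)\,dz\le C_\pi.\tag{11}$$

**Step 2: the PME acts on the curve.** We need $u^s$ smooth in $(t,x)$ and differentiable in $s$. Let $u^s$ solve the PME on $\mathbb T$ with $u^s(0)=\rho_s$ on $[0,t_0]$. By the maximum principle $\varepsilon\le u^s\le C$ with $C$ independent of $s$, so $u_t=\operatorname{div}(mu^{m-1}\nabla u)$ is uniformly parabolic. There is no lateral boundary, and the data are bounded in every $C^k(\mathbb T)$ uniformly in $s$. By the textbook theory (De Giorgi–Nash–Moser estimates up to $t=0$, then Schauder estimates and bootstrapping; Ladyzhenskaya–Solonnikov–Ural'ceva), $u^s$ exists, is smooth on $[0,t_0]\times\mathbb T$, and all its derivatives in $(t,x)$ are bounded uniformly in $s$.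

For $\sigma\ne0$ the quotient $w^\sigma=(u^{s+\sigma}-u^s)/\sigma$ solves the linear equation
$$w_t=\Delta(a^\sigma w),\qquad a^\sigma=\int_0^1m\big(\theta u^{s+\sigma}+(1-\theta)u^s\big)^{m-1}d\theta ,$$
because $(u^{s+\sigma})^m-(u^s)^m=a^\sigma(u^{s+\sigma}-u^s)$. Here $a^\sigma\ge m\varepsilon^{m-1}$, $a^\sigma$ is bounded in every $C^k([0,t_0]\times\mathbb T)$, and the data $(\rho_{s+\sigma}-\rho_s)/\sigma$ are bounded in every $C^k(\mathbb T)$, uniformly in $s,\sigma$. By linear Schauder theory $w^\sigma$ is bounded in every $C^k([0,t_0]\times\mathbb T)$, uniformly in $s,\sigma$. So $s\mapsto u^s$ is Lipschitz into every $C^k$, and $a^\sigma\to m(u^s)^{m-1}$ in every $C^k$ as $\sigma\to0$. By Arzelà–Ascoli every sequence $\sigma_j\to0$ has a subsequence along which $w^{\sigma_j}$ converges in every $C^k$ to a solution of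
$$\zeta_t=\Delta\big(m(u^s)^{m-1}\zeta\big),\qquad\zeta(0)=\partial_s\rho_s=-\operatorname{div}E_s .$$
This linear uniformly parabolic problem has a unique solution $\zeta^s$. So the whole family converges: $w^\sigma\to\zeta^s=\partial_su^s$ in every $C^k$ (one-sided at $s=0,1$).

**Step 3: dual monotonicity.** This is the heart of the matter: the infinitesimal cost at time $t$ is at most $C_\pi$. Fix $s\in[0,1]$, $t\in(0,t_0]$, $\bar\varphi\in C^\infty(\mathbb T)$, and write $u=u^s$, $\zeta=\zeta^s$. Let $\varphi$ be the smooth solution on $[0,t]$ of the backward linear, uniformly parabolic problem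
$$\varphi_\tau=-mu^{m-1}\Delta\varphi,\qquad\varphi(t)=\bar\varphi .$$
It is dual to the equation for $\zeta$: $\frac d{d\tau}\int\varphi\zeta=\int\varphi_\tau\zeta+\int\Delta\varphi\,mu^{m-1}\zeta=0$.

Put $A=D^2\varphi$, $F=\nabla H_\kappa(\nabla\varphi)\in C^1$, $B=D^2H_\kappa(\nabla\varphi)$. (This $F$ is a vector field on $\mathbb T$, a regularized version of the $F\circ\nabla\varphi$ of Section 4.) Then $D_xF=BA$ and $\operatorname{div}F=\operatorname{tr}(BA)$, and
$$\frac d{d\tau}\int H_\kappa(\nabla\varphi)\,u=-\int uF\cdot\nabla(mu^{m-1}\Delta\varphi)+\int H_\kappa(\nabla\varphi)\,\Delta u^m .$$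
In the first term integrate by parts, using $mu^{m-1}\operatorname{div}(uF)=\nabla u^m\cdot F+mu^m\operatorname{div}F$, and then move the gradient off $u^m$. It equals
$$\int(\nabla u^m\cdot F+mu^m\operatorname{div}F)\,\Delta\varphi=\int u^m\big[(m-1)\operatorname{div}F\,\Delta\varphi-F\cdot\nabla\Delta\varphi\big].$$
In the second term $\nabla(H_\kappa(\nabla\varphi))=AF$, so it equals
$$-\int\nabla u^m\cdot AF=\int u^m\operatorname{div}(AF)=\int u^m\big[F\cdot\nabla\Delta\varphi+\operatorname{tr}(ABA)\big].$$
The third derivatives of $\varphi$ cancel, and by (10)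
$$\frac d{d\tau}\int H_\kappa(\nabla\varphi)\,u=\int u^m\,Q_B(A)\,dx\ge0 .$$
Note that $\varphi$ does not depend on $\kappa$, and $H_\kappa\to H$ locally uniformly as $\kappa\to0$, because $0\le\sqrt{\kappa^2+\rho^2}-\rho\le\kappa$ and $H$ is continuous. Integrating over $[0,t]$ and letting $\kappa\to0$,
$$\int H(\nabla\varphi(0))\,\rho_s\le\int H(\nabla\bar\varphi)\,u^s(t).$$
By duality, $\int\bar\varphi\,\zeta^s(t)=\int\varphi(0)\,\zeta^s(0)=\int\nabla\varphi(0)\cdot E_s$. With $g\cdot w\le H(g)+h(|w|)$ applied to $w=E_s/\rho_s$, and with (11),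
$$\int\bar\varphi\,\zeta^s(t)-\int H(\nabla\bar\varphi)u^s(t)\le\int\big[\nabla\varphi(0)\cdot E_s-H(\nabla\varphi(0))\rho_s\big]\le\int\rho_sh(|E_s|/\rho_s)\le C_\pi.\tag{12}$$
If $\bar\varphi$ is only Lipschitz, its mollifications converge uniformly, and their gradients are bounded and converge a.e. So (12) holds for all Lipschitz $\bar\varphi$ on $\mathbb T$ by dominated convergence.

## 10. Hamilton–Jacobi functions: integrating along the curve

**Step 4: the transport cost on the torus.** We add up (12) over $s\in[0,1]$, with test functions that depend on $s$ so that the $H$-term is absorbed. Let $\varphi$ be $\ell\mathbb Z^N$-periodic and $L_0$-Lipschitz. Set $Q_0=\varphi$ and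
$$Q_s(x)=\inf_{y\in\mathbb R^N}\{\varphi(y)+s\,h(|x-y|/s)\},\qquad s\in(0,1].$$

First, $Q$ is Lipschitz. A competitor $y$ no worse than $y=x$ satisfies $s\,h(|z|)\le\varphi(x)-\varphi(y)\le L_0s|z|$ with $z=(x-y)/s$. So $h(|z|)\le L_0|z|$, and by superlinearity $|z|\le R_0$ with $R_0$ independent of $s,x$. Thus $Q_s(x)=\min_{|z|\le R_0}\{\varphi(x-sz)+s\,h(|z|)\}$, also for $s=0$. This is a minimum of functions of $(s,x)\in[0,1]\times\mathbb R^N$ that are Lipschitz with a common constant ($L_0$ in $x$, $L_0R_0+h(R_0)$ in $s$). So $Q$ is Lipschitz in $(s,x)$, and it is periodic in $x$.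

Second, $Q$ is a subsolution of a Hamilton–Jacobi equation. For $s,\tau>0$ with $s+\tau\le1$, the vector $\frac{x+\tau w-y}{s+\tau}$ is the convex combination of $\frac{x-y}s$ and $w$ with weights $\frac s{s+\tau}$, $\frac\tau{s+\tau}$. Convexity of $h(|\cdot|)$ gives
$$(s+\tau)\,h\Big(\frac{|x+\tau w-y|}{s+\tau}\Big)\le s\,h\Big(\frac{|x-y|}s\Big)+\tau\,h(|w|),$$
hence $Q_{s+\tau}(x+\tau w)\le Q_s(x)+\tau h(|w|)$. At points of differentiability in $(s,x)$, which are a.e. by Rademacher's theorem, $\partial_sQ+w\cdot\nabla Q\le h(|w|)$ for all $w$, i.e.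
$$\partial_sQ+H(\nabla Q)\le0.\tag{13}$$

Now let $\Phi(s)=\int_{\mathbb T}Q_su^s(t)\,dx$. It is Lipschitz on $[0,1]$. By Fubini, for a.e. $s$ the function $Q$ is differentiable at $(s,x)$ for a.e. $x$. For such $s$ write
$$\frac{\Phi(s+\tau)-\Phi(s)}\tau=\int\frac{Q_{s+\tau}-Q_s}\tau\,u^{s+\tau}(t)+\int Q_s\,\frac{u^{s+\tau}(t)-u^s(t)}\tau .$$
The first quotient is bounded and converges to $\partial_sQ$ for a.e. $x$, while $u^{s+\tau}(t)\to u^s(t)$ and $(u^{s+\tau}(t)-u^s(t))/\tau\to\zeta^s(t)$ uniformly. By (13), and by (12) with $\bar\varphi=Q_s$, for a.e. $s$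
$$\Phi'(s)=\int\partial_sQ_s\,u^s(t)+\int Q_s\,\zeta^s(t)\le\int Q_s\,\zeta^s(t)-\int H(\nabla Q_s)\,u^s(t)\le C_\pi .$$
So $\int Q_1u^1(t)-\int\varphi\,u^0(t)\le C_\pi$ for every Lipschitz periodic $\varphi$.

Finally recall Kantorovich duality. The torus cost $c(x,y)=h(d_{\mathbb T}(x,y))=\min_{k\in\mathbb Z^N}h(|x-y+\ell k|)$ is Lipschitz, since $d_{\mathbb T}$ is bounded and $h\in C^1([0,\infty))$. By periodicity of $\varphi$, $Q_1(x)=\min_{y\in\mathbb T}\{\varphi(y)+c(x,y)\}$. On the compact space $\mathbb T$ the minimal cost over plans is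
$$C_h^{\mathbb T}(u^0(t),u^1(t))=\sup\Big\{\int\psi\,u^1(t)-\int\varphi\,u^0(t):\ \psi(x)-\varphi(y)\le c(x,y)\Big\},$$
the supremum being over continuous $\varphi,\psi$. (The masses agree, since $\int_{\mathbb T}\rho_s$ does not depend on $s$ and mass is conserved.) Replacing $\varphi$ by the smaller function $y\mapsto\max_x\{\psi(x)-c(x,y)\}$, which is Lipschitz because $c$ is, does not decrease the functional; and then $\psi\le Q_1$. Thus
$$C_h^{\mathbb T}(u^0(t),u^1(t))\le C_\pi.\tag{14}$$

## 11. Back to $\mathbb R^N$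

**Step 5: bounded, compactly supported data.** Here we remove $\varepsilon$, $\delta$ and the torus. Let $\pi,f_1,f_2$ be as in Step 1, let $U_i$ be the solutions on $\mathbb R^N$ with data $f_i$, and fix $t>0$. We prove $C_h(U_1(t),U_2(t))\le C_\pi$. By Lemma 1 choose $R'$ with $\operatorname{supp}U_i(\tau)\subset B_{R'}$ for $0\le\tau\le t$, take $\ell>4R'$, and apply the previous steps with $t_0=t$.

Convergence. The solutions $u^0,u^1$ have data $\varepsilon+\eta_\delta*f_1$ and $\varepsilon+\eta_\delta*f_2$, so they are bounded by $\varepsilon+\max_i\|f_i\|_\infty$. Two smooth positive solutions $u,\hat u$ on $\mathbb T$ satisfy the $L^1$-contraction. Indeed, $w=u-\hat u$ solves $w_t=\Delta(aw)$ with a smooth $a>0$; for smooth $|\vartheta|\le1$ let $\chi_\tau=-a\Delta\chi$, $\chi(t')=\vartheta$. Then $|\chi|\le1$ by the maximum principle, and $\int w(t')\vartheta=\int w(0)\chi(0)\le\|w(0)\|_1$; now take the supremum over $\vartheta$. Since the data converge in $L^1(\mathbb T)$ as $\varepsilon,\delta\to0$, the solutions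 $u^0,u^1$ converge in $C([0,t];L^1(\mathbb T))$ to bounded limits $w_1,w_2$ with data $f_1,f_2$. Each smooth solution satisfies the torus version of (1),
$$\int_{\mathbb T}\phi\,w(\tau)-\int_{\mathbb T}\phi\,w(0)=\int_0^\tau\!\!\int_{\mathbb T}\Delta\phi\,w^m\,dx\,d\tau',\qquad\phi\in C^2(\mathbb T),\ 0\le\tau\le t,\tag{15}$$
and (15) passes to the limits $w_1,w_2$, because the solutions are uniformly bounded.

Identification of the limit. The periodized $U_i$ also satisfies (15): its support stays in $B_{R'}$, so in (1) we may use $\phi$ times a cutoff equal to $1$ near $\bar B_{R'}$ and supported in one period cell. We show $w_i=U_i$ on $[0,t]$ by testing with the time integral of the difference of the $m$-th powers, which is Oleinik's function up to the choice of the end point of the integral. Drop the index $i$ and set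
$$D=w-U,\qquad G=w^m-U^m,\qquad P(\tau)=\int_0^\tau G\,d\tau' .$$
Both $w$ and $U$ are bounded and lie in $C([0,t];L^1(\mathbb T))$, so $D$ and $G$ lie in $C([0,t];L^2(\mathbb T))$, and $P\in C^1([0,t];L^2(\mathbb T))$ with $P'=G$. The difference of the two versions of (15) says $\Delta P(\tau)=D(\tau)$ in the sense of distributions, so $P(\tau)\in H^2(\mathbb T)$. For $a,b\in H^2(\mathbb T)$ we have $\int|\nabla a|^2-\int|\nabla b|^2=-\int(a-b)\,\Delta(a+b)$. Hence
$$\int|\nabla P(\tau+k)|^2-\int|\nabla P(\tau)|^2=-\int\big(P(\tau+k)-P(\tau)\big)\big(D(\tau+k)+D(\tau)\big).$$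
Dividing by $k$ and letting $k\to0$ gives $\frac d{d\tau}\int|\nabla P|^2=-2\int DG$. Since $P(0)=0$,
$$\int_0^t\!\!\int_{\mathbb T}(w-U)(w^m-U^m)\,dx\,d\tau+\tfrac12\int_{\mathbb T}|\nabla P(t)|^2\,dx=0 .$$
Both terms are nonnegative, so both vanish. As $r\mapsto r^m$ is strictly increasing, $w=U$ a.e., and by continuity in $L^1$ for every $\tau\in[0,t]$.

Costs. For $x,y\in B_{R'}$ and $k\in\mathbb Z^N\setminus\{0\}$ we have $|x-y+\ell k|\ge\ell-2R'>2R'>|x-y|$. So torus and Euclidean distances agree on $B_{R'}$, and $C_h^{\mathbb T}(U_1(t),U_2(t))=C_h(U_1(t),U_2(t))$. The optimal torus plans for $(u^0(t),u^1(t))$ live on a compact space, their marginals converge in $L^1$ to $U_1(t),U_2(t)$, and $c$ is continuous. A weak limit of these plans is a plan between $U_1(t)$ and $U_2(t)$, and by (14) its cost is at most $C_\pi$. Therefore $C_h(U_1(t),U_2(t))\le C_\pi$.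

**Step 6: general data.** We remove the compactness and boundedness by cutting the plan, not the densities, so that the two marginals keep equal mass. Let $u_1,u_2$ be solutions of equal mass with $C_h(u_1(0),u_2(0))<\infty$, and let $\pi$ be any plan between $u_1(0)$ and $u_2(0)$ with $C_\pi<\infty$. Restrict $\pi$ to
$$\{(x,y):\ |x|,|y|\le R,\ u_1(0)(x)\le R,\ u_2(0)(y)\le R\}.$$
These sets increase, as $R\to\infty$, to a set of full $\pi$-measure, since $u_i(0)<\infty$ a.e. and the marginals are absolutely continuous. The marginals $f_i^R\le u_i(0)$ of the restricted measure are bounded by $R$, compactly supported and of equal mass, and $f_i^R\to u_i(0)$ in $L^1$. The restricted cost is at most $C_\pi$. By Step 5 the solutions $U_i^R$ with data $f_i^R$ satisfy $C_h(U_1^R(t),U_2^R(t))\le C_\pi$. By $L^1$-contraction on $\mathbb R^N$, $U_i^R(t)\to u_i(t)$ in $L^1$. The optimal plans between $U_1^R(t)$ and $U_2^R(t)$ are tight because their marginals converge in $L^1$. A weak limit is a plan between $u_1(t)$ and $u_2(t)$, and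 its cost is at most $C_\pi$ because $h\ge0$ is continuous, so that the cost is lower semicontinuous. Hence $C_h(u_1(t),u_2(t))\le C_\pi$. Taking the infimum over $\pi$, and recalling that plans and maps give the same infimum,
$$C_h(u_1(t),u_2(t))\le C_h(u_1(0),u_2(0)).$$
With Section 6 this proves Theorem 2. Taking $h(r)=r^p/p$ for $1<p<\infty$, and Section 3 for $p=1$ and $p=\infty$, proves Theorem 1. $\square$
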